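\title{A countable Borel equivalence relation below $\ell^1$ that is not reducible to $E_0$}

\begin{abstract}
By a theorem of Hjorth, an equivalence relation that is Borel reducible to $\ell^1$ is either Borel bireducible with $\ell^1$ or essentially countable. We show that the second alternative cannot be strengthened to Borel reducibility to $E_0$. The counterexample is the orbit equivalence relation of a free, measure-preserving action of the free group $\mathbb F_2$ on the inverse limit of a tower of finite quotients, each obtained from the previous one by recording the parity with which paths traverse the edges of its Cayley graph. We also show that orbit equivalence relations of Borel actions of countable amenable groups are reducible to $\ell^1$, and that those of strongly ergodic actions on nonatomic probability spaces are not.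
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $E$ and $F$ be equivalence relations on Polish spaces $X$ and $Y$. A \emph{Borel reduction} of $E$ to $F$ is a Borel map $f:X\to Y$ such that $x_1\,E\,x_2\iff f(x_1)\,F\,f(x_2)$ for all $x_1,x_2\in X$. If one exists we write $E\le_BF$: the points of $X$ can then be classified up to $E$, in a Borel way, with $F$-classes as complete invariants. We write $E\sim_BF$ if $E\le_BF$ and $F\le_BE$. An equivalence relation is \emph{countable} if all its classes are countable, and \emph{Borel} if it is a Borel subset of the square of the space; CBER abbreviates ``countable Borel equivalence relation''. The relation $E$ is \emph{essentially countable} if $E\le_BF$ for some CBER $F$.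

Two relations play the main roles. On $\mathbb R^\omega$, with the product topology, put
\[
x\;\ell^1\;y\iff \|x-y\|_1<\infty,\qquad\text{where }\ \|x\|_1=\sum_{n=0}^\infty|x_n|\in[0,\infty].
\]
This is the orbit equivalence relation of the translation action of the Banach space $\ell^1$, viewed as an abelian Polish group, and we use the same symbol for the relation and the group. On $2^{\mathbb N}$, the relation $E_0$ is eventual agreement: $x\,E_0\,y$ if and only if $x(n)=y(n)$ for all large $n$. It is a CBER, and the inclusion $2^{\mathbb N}\subset\mathbb R^\omega$ reduces it to $\ell^1$, because for $0$--$1$ sequences $\|x-y\|_1$ is the number of disagreements.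

Hjorth proved that if $E$ is an equivalence relation on a Polish space with $E\le_B\ell^1$, then either $E\sim_B\ell^1$ or $E$ is essentially countable. Every $E\le_BE_0$ is essentially countable and reducible to $\ell^1$, so one asks whether these are all the relations of the second kind:
\begin{quote}
\emph{Is it true that for every equivalence relation $E$ on a Polish space with $E\le_B\ell^1$, either $E\sim_B\ell^1$ or $E\le_BE_0$?}
\end{quote}
For a Borel action of a countable group $\Gamma$ on $X$, let $E^X_\Gamma$ be the orbit equivalence relation; it is a CBER. If the action is free and preserves a probability measure, then $E_\Gamma^X\le_BE_0$ forces $\Gamma$ to be amenable (see the proof of Proposition~\ref{prop:notE0}). A positive answer would therefore exclude all such actions of the free group $\mathbb F_2$ from lying below $\ell^1$. This is a tempting guess: $\ell^1$ is induced by an abelian group, and the most direct way to map an orbit into a single $\ell^1$-class uses almost invariant probability vectors on the acting group, that is, amenability (Theorem~\ref{thm:amenable}). The guess is wrong.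

\begin{theorem}\label{thm:main}
There are a compact metrizable space $X$ and a CBER $E$ on $X$ such that $E\le_B\ell^1$ via a continuous reduction, $E\not\sim_B\ell^1$, and $E\not\le_BE_0$. Moreover, $X$ carries an $E$-invariant Borel probability measure $\mu$ such that $E|Y\not\le_BE_0$ for every Borel set $Y\subset X$ with $\mu(Y)>0$.
\end{theorem}

Here $E|Y$ is the restriction of $E$ to $Y$, and invariance is recalled in Section~\ref{sec:prelim}. The relation $E$ is induced by a free, $\mu$-preserving action of $\mathbb F_2$ on a profinite group. The example can be transported into the translation action of $\ell^1$ itself.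

\begin{corollary}\label{cor:action}
There is an $\ell^1$-invariant $F_\sigma$ set $Z\subset\mathbb R^\omega$ such that the orbit equivalence relation of the translation action of the abelian Polish group $\ell^1$ on $Z$ is essentially countable but not Borel reducible to $E_0$.
\end{corollary}

Two further results locate the countable relations below $\ell^1$ from both sides.

\begin{theorem}\label{thm:amenable}
For every Borel action of a countable amenable group $\Gamma$ on a standard Borel space $X$, we have $E^X_\Gamma\le_B\ell^1$.
\end{theorem}

A Borel, measure-preserving action of a countable group $\Gamma$ on a standard probability space $(X,\mu)$ is \emph{strongly ergodic} if for every sequence of Borel sets $A_j$ with $\mu(A_j\triangle\gamma A_j)\to0$ for all $\gamma\in\Gamma$ one has $\mu(A_j)(1-\mu(A_j))\to0$. In words: sets that are almost invariant are almost null or almost conull.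

\begin{theorem}\label{thm:ergodic}
Let a countable group $\Gamma$ act in a Borel, measure-preserving and strongly ergodic way on a standard probability space $(X,\mu)$. If $f:X\to\mathbb R^\omega$ is Borel and $f(\gamma x)\;\ell^1\;f(x)$ for all $\gamma\in\Gamma$ and $x\in X$, then $f$ maps $\mu$-almost every point into one $\ell^1$-class. Consequently, if $\mu$ is nonatomic, then no equivalence relation $E\supset E^X_\Gamma$ on $X$ with countable classes, in particular not $E^X_\Gamma$ itself, is Borel reducible to $\ell^1$.
\end{theorem}

The \emph{shift} of $\mathbb F_2$ on $2^{\mathbb F_2}$ is the action $(\gamma z)(\delta)=z(\gamma^{-1}\delta)$, and its \emph{free part} is the invariant Borel set of points with trivial stabilizer.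

\begin{corollary}\label{cor:shift}
The orbit equivalence relation of the shift of $\mathbb F_2$ on the free part of $2^{\mathbb F_2}$ is not Borel reducible to $\ell^1$.
\end{corollary}

Thus the countable relations below $\ell^1$ are neither just those below $E_0$ nor all CBERs. For measure-preserving actions, Theorem~\ref{thm:ergodic} identifies one thing that a reduction to $\ell^1$ does demand: nontrivial almost invariant \emph{sets}. An action of $\mathbb F_2$ can have plenty of these although the group has no almost invariant probability vectors, and this is the room in which Theorem~\ref{thm:main} lives.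

The proof of Theorem~\ref{thm:main} occupies Sections~\ref{sec:coding}--\ref{sec:notcountable}; the construction is in Sections~\ref{sec:coding} and~\ref{sec:tower}. Sections~\ref{sec:amenable} and~\ref{sec:ergodic} are independent of the construction, except for the closing remark. Hjorth's theorem is not used in any proof.

\section{Conventions and standard facts}\label{sec:prelim}

\subsection*{Borel spaces} A \emph{standard Borel space} is a measurable space isomorphic to a Polish space with its Borel $\sigma$-algebra. Every Borel subset of a Polish space is one, and every standard Borel space admits a Borel injection into $2^{\mathbb N}$. Borel reducibility depends only on the Borel structure, so it makes sense for relations on standard Borel spaces. A \emph{standard probability space} is a standard Borel space with a Borel probability measure. We use the \emph{Lusin--Novikov theorem}: if $X,Y$ are standard Borel spaces and $R\subset Y\times X$ is a Borel set whose sections $\{x:(y,x)\in R\}$ are countable, then $R$ is a countable union of Borel graphs of partial functions from $Y$ to $X$ with Borel domains; in particular, if all sections are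 nonempty, there is a Borel map $y\mapsto x(y)$ with $(y,x(y))\in R$.

For a countably infinite set $I$ we identify $\mathbb R^I$ with $\mathbb R^\omega$ by an enumeration of $I$; the quantity $\|\cdot\|_1$ does not depend on it. The function $\|\cdot\|_1$ on $\mathbb R^\omega$ is a supremum of continuous functions, so the sets $\{x:\|x\|_1\le M\}$ are closed.

A Borel measure $\mu$ on $X$ is \emph{$E$-invariant} if $\mu(T(A))=\mu(A)$ for every Borel injection $T:A\to X$ defined on a Borel set $A$ with $T(x)\,E\,x$ for all $x\in A$. If $E=E^X_\Gamma$ and $\Gamma$ preserves $\mu$, this holds: split $A$ into countably many Borel pieces on each of which $T$ agrees with one group element.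

\subsection*{Hyperfiniteness} A CBER is \emph{hyperfinite} if it is the union of an increasing sequence of Borel equivalence relations with finite classes. The relation $E_0$ is hyperfinite: let $x\,F_n\,y$ mean that $x(i)=y(i)$ for all $i\ge n$. The following fact is part of \cite[Prop.~1.3]{DJK}; we recall the argument.

\begin{lemma}\label{lem:hyperfinite}
A CBER that is Borel reducible to a hyperfinite CBER is hyperfinite.
\end{lemma}

\begin{proof}
Let $f:X\to Y$ reduce the CBER $E$ to $F=\bigcup_nF_n$, with $F_n$ increasing and with finite classes. Each fiber of $f$ lies in one $E$-class, so it is countable. Write $\{(y,x):f(x)=y\}$ as a union of Borel graphs $G_i$ and put $X_i=\{x:(f(x),x)\in G_i\}$. The $X_i$ are Borel, cover $X$, and $f$ is injective on each. Let $x\,E_n'\,x'$ mean that $x=x'$, or $x,x'\in X_0\cup\dots\cup X_n$ and $f(x)\,F_n\,f(x')$. These are increasing Borel equivalence relations with union $E$, and the $E'_n$-class of $x$ has at most $(n+1)\,|[f(x)]_{F_n}|$ elements.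
\end{proof}

\subsection*{Amenability} For a probability measure $p$ on a countable group $\Gamma$ and $g\in\Gamma$ let
\[
\Delta_g(p)=\sum_{\gamma\in\Gamma}|p(\gamma g)-p(\gamma)|.
\]
The substitution $\gamma\mapsto\gamma g^{-1}$ shows $\Delta_g(p)=\Delta_{g^{-1}}(p)$. We use amenability in the form of \emph{Reiter's condition}: $\Gamma$ is amenable if and only if for every finite $D\subset\Gamma$ and $\varepsilon>0$ there is a probability measure $p$ with $\Delta_g(p)<\varepsilon$ for all $g\in D$. One may take $p$ finitely supported, since such measures are dense in the $\ell^1$-norm and $\Delta_g(p')\le\Delta_g(p)+2\|p-p'\|_1$. We need the nonamenability of $\mathbb F_2$ in quantitative form.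

\begin{lemma}\label{lem:F2}
Let $\mathbb F_2$ be free on $\{a,b\}$. Every probability measure $p$ on $\mathbb F_2$ satisfies $\Delta_a(p)+\Delta_b(p)\ge1$.
\end{lemma}

\begin{proof}
For $s\in\{a^{\pm1},b^{\pm1}\}$ let $W(s)$ be the set of elements whose reduced word has rightmost letter $s$. If $w\notin W(a)$ then $wa^{-1}\in W(a^{-1})$, so $\mathbb F_2=W(a)\cup W(a^{-1})a$. Hence $1\le p(W(a))+\sum_{\gamma\in W(a^{-1})}p(\gamma a)\le p(W(a))+p(W(a^{-1}))+\Delta_a(p)$. Add the same inequality for $b$; as the four sets $W(s)$ are disjoint, $2\le1+\Delta_a(p)+\Delta_b(p)$.
\end{proof}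

\section{Coding a profinite action in $\ell^1$}\label{sec:coding}

Let $\Gamma$ be a group with a finite generating set and word length $|\cdot|$, and let $\Gamma=N_0\supset N_1\supset\cdots$ be normal subgroups of finite index. The group $\Gamma$ acts on the finite group $Q_k=\Gamma/N_k$ by left multiplication, and by normality the stabilizer of every point is $N_k$. Let
\[
X=\varprojlim Q_k=\Bigl\{x\in\prod_kQ_k:\ x_k\text{ is the image of }x_{k+1}\text{ in }Q_k\text{ for all }k\Bigr\}.
\]
This is a compact metrizable group. Its Haar probability measure $\mu$ is the measure that projects to the uniform measure on each $Q_k$. The group $\Gamma$ acts continuously on $X$ by $(\gamma x)_k=\gamma x_k$, and the action preserves $\mu$ because it preserves each uniform measure.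

On $Q_k$ we have the metric $d_k(q,q')=\min\{|\delta|:\delta q=q'\}$. Points $x,y\in X$ lie in one orbit exactly when the sequence $d_k(x_k,y_k)$ is bounded: if it is bounded by $R$, then one of the finitely many $\delta$ with $|\delta|\le R$ satisfies $\delta x_k=y_k$ for infinitely many $k$, hence for all $k$. To detect this by the convergence of a series, we give level $k$ a summable weight. The weight makes bounded distances contribute a finite sum, but it also hides growth that is slower than the inverse weight. Such growth is impossible if $N_k$ contains no short elements, which is hypothesis (a) below. It also follows that the metrics need to be realized as $\ell^1$-distances only up to the scale of the inverse weight, which is hypothesis (b). The \emph{Hamming distance} of two vectors in $\{0,1\}^I$ is the number of coordinates where they differ.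

\begin{proposition}\label{prop:criterion}
Suppose that for every $k\geq 0$:
\begin{itemize}
\item[(a)] every $w\in N_k\setminus\{1\}$ has $|w|\ge2^k$;
\item[(b)] there are a nonempty finite set $I_k$ and a map $\varphi_k:Q_{k+1}\to\{0,1\}^{I_k}$ such that the Hamming distance $h_k(q,q')$ of $\varphi_k(q)$ and $\varphi_k(q')$ satisfies
\[
\min\{d_{k+1}(q,q'),2^k\}\le h_k(q,q')\le d_{k+1}(q,q').
\]
\end{itemize}
Then $\Gamma$ acts freely on $X$, and $f:X\to\prod_k\mathbb R^{I_k}\cong\mathbb R^\omega$, $f(x)=\bigl(2^{-k}\varphi_k(x_{k+1})\bigr)_k$, is a continuous reduction of $E^X_\Gamma$ to $\ell^1$.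
\end{proposition}

\begin{proof}
If $\gamma x=x$ then $\gamma\in N_k$ for all $k$, so $\gamma=1$ by (a). Each coordinate of $f(x)$ depends on one coordinate of $x$, so $f$ is continuous. Writing $h_k=h_k(x_{k+1},y_{k+1})$, we have
\[
\|f(x)-f(y)\|_1=\sum_k2^{-k}h_k .
\]
If $y=\gamma x$, the upper bound in (b) gives $h_k\le|\gamma|$, and the sum is at most $2|\gamma|$.

Conversely, suppose that the sum is finite. Then there is $K$ with $h_k<2^{k-1}$ for $k\ge K$. For these $k$ the lower bound in (b) gives $d_{k+1}(x_{k+1},y_{k+1})\le h_k$, so there is $\delta_k\in\Gamma$ with $|\delta_k|<2^{k-1}$ and $\delta_kx_{k+1}=y_{k+1}$. The elements $\delta_k$ could a priori depend on $k$, and (a) rules this out. Projecting $\delta_{k+1}x_{k+2}=y_{k+2}$ to $Q_{k+1}$ gives $\delta_{k+1}x_{k+1}=y_{k+1}=\delta_kx_{k+1}$. So $\delta_k^{-1}\delta_{k+1}$ lies in $N_{k+1}$, and its length is less than $2^{k-1}+2^k<2^{k+1}$. By (a), $\delta_{k+1}=\delta_k$. The common value $\delta$ satisfies $\delta x_{k+1}=y_{k+1}$ for all $k\ge K$, that is, $\delta x=y$.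
\end{proof}

The task is to find $N_k$ and $\varphi_k$ for a nonamenable group. The idea is already visible for the free group of rank one.

\begin{example}\label{ex:odometer}
Let $\Gamma=\mathbb Z$ with generator $1$ and $N_k=2^k\mathbb Z$, so (a) holds and $X$ is the group of $2$-adic integers. View $Q_k=\mathbb Z/2^k$ as a cycle $C_k$ with $2^k$ edges, edge $i$ joining $i$ to $i+1$, and let $I_k$ be the set of these edges. For $j\ge0$ walk $j$ steps forward in $C_k$ from $0$, and let $\varphi_k(j)$ record which edges were traversed an odd number of times. After $2^{k+1}$ steps every edge has been traversed twice, so $\varphi_k$ is defined on $Q_{k+1}=\mathbb Z/2^{k+1}$. For $k=2$: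
\[
\begin{array}{c|cccccccc}
j&0&1&2&3&4&5&6&7\\ \hline
\varphi_2(j)&0000&1000&1100&1110&1111&0111&0011&0001
\end{array}
\]
Let $0\le i\le j<2^{k+1}$ and $t=j-i$. Then $\varphi_k(i)$ and $\varphi_k(j)$ differ at the edges traversed an odd number of times by the walk of $t$ steps from $i$. If $t\le2^k$ these are $t$ edges. If $t>2^k$, then $t-2^k$ edges are traversed twice and the remaining $2^{k+1}-t$ once. So $h_k(i,j)=\min\{t,2^{k+1}-t\}=d_{k+1}(i,j)$, and (b) holds.
\end{example}

As $\mathbb Z$ is amenable, this example is also covered by Theorem~\ref{thm:amenable}. What carries over is the mechanism: the \emph{vertices} at level $k+1$ are coded by parity vectors on the \emph{edges} at level $k$. One step of the group flips one coordinate, which is the upper bound in (b). For $\mathbb F_2$ we let the mechanism dictate the tower: $N_{k+1}$ will be the largest subgroup of $N_k$ modulo which the parity vector is well defined.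

\section{The parity tower of $\mathbb F_2$}\label{sec:tower}

Let $\Gamma=\mathbb F_2$ be free on $\{a,b\}$. Put $N_0=\Gamma$, and suppose that the normal finite-index subgroup $N_k$ is given.

\subsection*{Graphs and paths} Let $C_k$ be the finite labeled multigraph with vertex set $Q_k=\Gamma/N_k$ and edge set $\mathcal E_k=Q_k\times\{a,b\}$, where the edge $(q,s)$ joins $q$ to $sq$; loops and parallel edges are allowed. A word $s_n\cdots s_1$ with $s_i\in\{a^{\pm1},b^{\pm1}\}$ and a vertex $q$ determine a path $v_0=q$, $v_i=s_iv_{i-1}$, whose $i$-th edge is $e_i=(v_{i-1},s)$ if $s_i=s\in\{a,b\}$ (a forward traversal) and $e_i=(v_i,s)$ if $s_i=s^{-1}$ (a backward traversal). Every path in $C_k$ arises in this way. Cancellation in the word corresponds to backtracking: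
\begin{equation}\label{eq:backtrack}
s_{i+1}=s_i^{-1}\Rightarrow e_{i+1}=e_i;\qquad e_{i+1}=e_i\text{ and }v_{i-1}\ne v_i\Rightarrow s_{i+1}=s_i^{-1}.
\end{equation}
The first implication is read off from the definition of $e_i$. For the second, a non-loop $(q,s)$ is traversed forward only from $q$ to $sq$ and backward only from $sq$ to $q$, so two consecutive traversals have opposite directions. A \emph{circuit} is a closed path of length $m\ge1$ with distinct edges and distinct vertices $v_0,\dots,v_{m-1}$; a loop and a pair of parallel edges are circuits.

\subsection*{The parity cocycle} Let $V_k=(\mathbb Z/2)^{\mathcal E_k}$, identified as a set with $\{0,1\}^{\mathcal E_k}$, and let $1_e$ be the indicator of the edge $e$. Let the generator $s\in\{a,b\}$ act on the finite set $Q_k\times V_k$ by the bijection $(q,v)\mapsto(sq,\,v+1_{(q,s)})$, whose inverse is $(q,v)\mapsto(s^{-1}q,\,v+1_{(s^{-1}q,s)})$. Since $\Gamma$ is free, this defines an action. Each letter adds the indicator of the edge it traverses, so the action has the form $\gamma(q,v)=(\gamma q,\,v+c_k(\gamma,q))$, where $c_k(\gamma,q)=1_{e_1}+\dots+1_{e_n}$ for the path from $q$ of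 any word representing $\gamma$. Thus $c_k(\gamma,q)$ is the indicator of the set of edges that this path traverses an odd number of times, and
\begin{equation}\label{eq:cocycle}
c_k(\gamma\gamma',q)=c_k(\gamma',q)+c_k(\gamma,\gamma'q),\qquad|\operatorname{supp}c_k(\gamma,q)|\le|\gamma|.
\end{equation}
Let $N_{k+1}$ be the kernel of this action. It is normal, of finite index, and contained in $N_k$; it consists of the $n\in N_k$ with $c_k(n,q)=0$ for all $q$. One vertex suffices. Indeed, the right translations $q\mapsto qg$, $(q,s)\mapsto(qg,s)$ with $g\in Q_k$ are label-preserving automorphisms of $C_k$; they act transitively on vertices and carry the path of a word from $q$ to the path of the same word from $qg$. Hence, for every $p\in Q_k$,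
\begin{equation}\label{eq:kernel}
N_{k+1}=\{n\in N_k:c_k(n,p)=0\}=\text{the stabilizer of }(p,0).
\end{equation}
(In topological terms, which we do not use, $C_{k+1}$ is the cover of $C_k$ given by the kernel of $N_k=\pi_1(C_k)\to H_1(C_k;\mathbb Z/2)$.) With one generator in place of two, the recursion returns $N_k=2^k\mathbb Z$ of Example~\ref{ex:odometer}. For $\mathbb F_2$, the graph $C_0$ has one vertex and two loops, $c_0(\gamma,1)$ is the pair of parities of the exponent sums of $a$ and $b$ in $\gamma$, and $Q_1\cong(\mathbb Z/2)^2$; the graph $C_1$ is shown in Figure~\ref{fig:C1}.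

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=2.2]
\node[circle,draw,inner sep=2pt,minimum size=18pt] (o) at (0,0) {$1$};
\node[circle,draw,inner sep=2pt,minimum size=18pt] (a) at (1,0) {$a$};
\node[circle,draw,inner sep=2pt,minimum size=18pt] (b) at (0,1) {$b$};
\node[circle,draw,inner sep=2pt,minimum size=18pt] (ab) at (1,1) {$ab$};
\draw[->] (o) to[bend left=18] (a);
\draw[->] (a) to[bend left=18] (o);
\draw[->,very thick] (b) to[bend left=18] (ab);
\draw[->,very thick] (ab) to[bend left=18] (b);
\draw[->,dashed] (o) to[bend left=18] (b);
\draw[->,dashed] (b) to[bend left=18] (o);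
\draw[->,dashed] (a) to[bend left=18] (ab);
\draw[->,dashed] (ab) to[bend left=18] (a);
\end{tikzpicture}
\caption{The graph $C_1$ on $Q_1\cong(\mathbb Z/2)^2$. Solid arrows are the edges $q\to aq$, dashed arrows the edges $q\to bq$. The path of $b^{-1}a^2b$ from $1$ goes up the edge $1\to b$, around the two thick edges, and back along the same edge $1\to b$; only the thick edges are traversed an odd number of times.}
\label{fig:C1}
\end{figure}

\subsection*{Short elements disappear} An element of $N_{k+1}$ traces a closed path that uses each edge an even number of times, so it must run at least twice through the edges of some circuit. This doubles the minimal length at each level.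

\begin{lemma}\label{lem:girth}
For every $k\ge0$: \emph{(i)} every $w\in N_k\setminus\{1\}$ has $|w|\ge2^k$; \emph{(ii)} every circuit in $C_k$ has at least $2^k$ edges.
\end{lemma}

\begin{proof}
Statement (i) holds for $k=0$. We show that (i) implies (ii) at the same level, and that (ii) at level $k$ implies (i) at level $k+1$.

Read the word along a circuit of length $m$. Consecutive edges are distinct, so the word is reduced by \eqref{eq:backtrack}. It represents a nontrivial element of length $m$ fixing a vertex of $Q_k$, that is, an element of $N_k\setminus\{1\}$. By (i), $m\ge2^k$.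

Now let $w=s_n\cdots s_1$ be a reduced word representing an element of $N_{k+1}\setminus\{1\}$, and let $v_0,\dots,v_n=v_0$ be its path in $C_k$ from $v_0=1$. By \eqref{eq:kernel} it traverses every edge an even number of times. Choose $i<j$ with $v_i=v_j$ and $m=j-i$ minimal. Then $v_i,\dots,v_{j-1}$ are distinct, and so are the $m$ edges $e_{i+1},\dots,e_j$: for $m=1$ there is only one; for $m=2$ we have $v_i\ne v_{i+1}$, so equality of the two edges would give a cancellation in $w$ by \eqref{eq:backtrack}; for $m\ge3$ the edges have different pairs of endpoints. So this subpath is a circuit and $m\ge2^k$ by (ii). Each of its edges is traversed by the whole path at least once, hence at least twice, and $n\ge2^{k+1}$.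
\end{proof}

The bound is attained. If $n\in N_k$ then $c_k(n^2,1)=c_k(n,1)+c_k(n,1)=0$ by \eqref{eq:cocycle}, so $n^2\in N_{k+1}$; by induction $a^{2^k}\in N_k$. Together with (i), this shows that the image of $a$ in $Q_k$ has order exactly $2^k$.

\subsection*{The maps $\varphi_k$} For $q\in Q_{k+1}$ let $\bar q$ be its image in $Q_k$. By \eqref{eq:kernel}, $gN_{k+1}\mapsto g(1,0)$ is a well-defined equivariant map $Q_{k+1}\to Q_k\times V_k$. Write it as $q\mapsto(\bar q,\varphi_k(q))$, so that $\varphi_k(gN_{k+1})=c_k(g,1)$. Equivariance says $\varphi_k(\gamma q)=\varphi_k(q)+c_k(\gamma,\bar q)$, so the Hamming distance satisfies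
\begin{equation}\label{eq:hamming}
h_k(q,\gamma q)=|\operatorname{supp}c_k(\gamma,\bar q)|\le|\gamma|.
\end{equation}
Taking $\gamma$ of minimal length gives the upper bound in (b). The lower bound is the heart of the matter: $\gamma$ may be long and its path may cancel almost entirely modulo $2$, and we must produce a \emph{short} element doing the same job. The point is that fewer than $2^k$ surviving edges cannot contain a circuit, and this forces them to form a single path.

\begin{lemma}\label{lem:distance}
Let $q,q'\in Q_{k+1}$ and $h=h_k(q,q')<2^k$. Then there is $\delta\in\Gamma$ with $|\delta|\le h$ and $\delta q=q'$.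
\end{lemma}

\begin{proof}
Write $q'=\gamma q$ and $p=\bar q$. Let $O=\operatorname{supp}c_k(\gamma,p)$, viewed as the subgraph of $C_k$ with all vertices and these edges; by \eqref{eq:hamming} it has $h$ edges. By Lemma~\ref{lem:girth}(ii), $O$ contains no circuit, so it is a forest, without loops or parallel edges.

Let $\partial:V_k\to(\mathbb Z/2)^{Q_k}$ be the linear map with $\partial1_{(u,s)}=1_u+1_{su}$. For a forest $O'$, the value of $\partial1_{O'}$ at a vertex is the parity of its degree in $O'$. Along a path the sum telescopes, so $\partial1_O=1_p+1_{\gamma p}$.

There is a simple path $P$ in $O$ from $p$ to $\gamma p$. If $\gamma p=p$, take the trivial path. Otherwise $p$ and $\gamma p$ are the only vertices of odd degree in $O$; the component of $p$ has an even number of vertices of odd degree, so it contains $\gamma p$. The forest $O\setminus P$ satisfies $\partial1_{O\setminus P}=\partial1_O+\partial1_P=0$, so all its degrees are even. A finite forest with an edge has a vertex of degree one; hence $O\setminus P$ has no edges and $O=P$.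

Let $\delta$ be the element read along $P$. Then $|\delta|\le h$, $\delta p=\gamma p$ and $c_k(\delta,p)=1_O=c_k(\gamma,p)$, which means $\delta(p,0)=\gamma(p,0)$. So $n=\delta^{-1}\gamma$ fixes $(p,0)$, and $n\in N_{k+1}$ by \eqref{eq:kernel}. Therefore $nq=q$ and $\delta q=\delta nq=\gamma q=q'$.
\end{proof}

\begin{remark}
The hypothesis $h<2^k$ cannot be dropped, so unlike in Example~\ref{ex:odometer} the map $\varphi_k$ need not be isometric. Let $k=1$, $q=1$ and $q'=b^{-1}a^2bN_2$. By Figure~\ref{fig:C1}, $h_1(q,q')=2$. If $\delta q=q'$, the path of $\delta$ from $1$ in $C_1$ is closed and traverses both thick edges. Its first and last steps use edges at $1$, which are not thick, so $|\delta|\ge4$.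
\end{remark}

Lemma~\ref{lem:girth}(i) is hypothesis (a) of Proposition~\ref{prop:criterion}, and \eqref{eq:hamming} with Lemma~\ref{lem:distance} is hypothesis (b) for $I_k=\mathcal E_k$. We record the outcome.

\begin{proposition}\label{prop:reduction}
For the parity tower, the action of $\mathbb F_2$ on the compact metrizable group $X=\varprojlim Q_k$ is free and preserves the Haar probability measure $\mu$, and $f(x)=\bigl(2^{-k}\varphi_k(x_{k+1})\bigr)_k$ is a continuous reduction of its orbit equivalence relation $E$ to $\ell^1$.
\end{proposition}

\section{Free measure-preserving actions of $\mathbb F_2$ are not below $E_0$}\label{sec:notE0}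

\begin{proposition}\label{prop:notE0}
Let $\Gamma=\mathbb F_2$ act freely, in a Borel and measure-preserving way, on a standard probability space $(X,\mu)$, and let $E=E_\Gamma^X$. Then $E|Y\not\le_BE_0$ for every Borel set $Y\subset X$ with $\mu(Y)>0$.
\end{proposition}

\begin{proof}
Suppose $E|Y\le_BE_0$. The set $Y'=\bigcup_\gamma\gamma Y$ is Borel and invariant. Fix an enumeration of $\Gamma$ and send $x\in Y'$ to $\gamma x$ for the first $\gamma$ with $\gamma x\in Y$; this reduces $E|Y'$ to $E|Y$. So $E|Y'\le_BE_0$, and by Lemma~\ref{lem:hyperfinite} $E|Y'=\bigcup_nF_n$ with $F_n$ increasing Borel equivalence relations with finite classes. Let $\mu'$ be the normalized restriction of $\mu$ to $Y'$, an invariant probability measure.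

By freeness, $\gamma\mapsto\gamma x$ is a bijection from $\Gamma$ onto the orbit of $x$, so the uniform measure on the finite class $[x]_{F_n}$ can be viewed as a probability measure on $\Gamma$. We average it over $x$:
\[
p_n(\gamma)=\int\frac{1[\gamma x\,F_n\,x]}{|[x]_{F_n}|}\,d\mu'(x),
\]
where $1[\cdot]$ is the indicator of a statement. For $x,y$ in one orbit, freeness gives $\sum_\gamma1[\gamma y\,F_n\,x]=|[x]_{F_n}|$. So the integrand is Borel and $\sum_\gamma p_n(\gamma)=1$. Fix $g\in\Gamma$. By invariance of $\mu'$, the substitution $y=gx$ gives
\[
p_n(\gamma g)-p_n(\gamma)=\int\left(\frac{1[\gamma y\,F_n\,g^{-1}y]}{|[g^{-1}y]_{F_n}|}-\frac{1[\gamma y\,F_n\,y]}{|[y]_{F_n}|}\right)d\mu'(y).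
\]
The integrand vanishes unless $y$ lies in $B_n=\{y:(y,g^{-1}y)\notin F_n\}$, and for each $y$ each of the two fractions sums to $1$ over $\gamma$. Hence $\Delta_g(p_n)\le2\mu'(B_n)$. The sets $B_n$ decrease and have empty intersection, so $\Delta_g(p_n)\to0$ for every $g$. This is Reiter's condition, and for $g=a,b$ it contradicts Lemma~\ref{lem:F2}.
\end{proof}

Both hypotheses are needed. The trivial action on a point preserves a probability measure but is not free, and the action of $\mathbb F_2$ on itself is free but has no invariant probability measure; in both cases there is one orbit, and a constant map is a reduction to $E_0$.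

\section{The relation $\ell^1$ is not essentially countable}\label{sec:notcountable}

The following fact is well known; we include a proof. For a Polish space $T$ and an open set $V\subset T$, we write ``$\forall^*t\in V$'' for ``for all $t\in V$ outside a meager set''. We use four standard facts about Polish spaces $S,T$.
\begin{itemize}
\item[(B1)] (Baire category theorem) Nonempty open sets are not meager.
\item[(B2)] (Baire property) A nonmeager Borel set is comeager in some nonempty open set.
\item[(B3)] If $A\subset S\times T$ is Borel and $V\subset T$ is open, then $\{s:\forall^*t\in V\ (s,t)\in A\}$ is Borel.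
\item[(B4)] (Kuratowski--Ulam) If $A\subset S\times T$ is Borel, then $A$ is comeager if and only if $\forall^*s\,\forall^*t\ (s,t)\in A$, if and only if $\forall^*t\,\forall^*s\ (s,t)\in A$.
\end{itemize}
From (B2) follows the \emph{topological $0$--$1$ law}: if $H$ is a countable dense subgroup of an abelian Polish group $T$, then every $H$-invariant Borel set $A\subset T$ is meager or comeager. For if $A$ is comeager in a nonempty open set $W$, then it is comeager in each $W+u$ with $u\in H$, and these countably many sets cover $T$.

\begin{proposition}\label{prop:notcountable}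
If $F$ is a CBER, then $\ell^1\not\le_BF$.
\end{proposition}

\begin{proof}
Suppose that $g:\mathbb R^\omega\to Y$ is a Borel reduction of $\ell^1$ to $F$. On each $\ell^1$-class $g$ takes countably many values, so in the norm topology it is generically locally constant. We transfer this to the product topology, where small finitely supported perturbations generate a dense group, and conclude that $g$ is constant on a set too large to fit into one $\ell^1$-class.

Let $B_\varepsilon$ be the open $\varepsilon$-ball about $0$ in the Banach space $\ell^1$, and put
\[
P_\varepsilon=\{x\in\mathbb R^\omega:\forall^*h\in B_\varepsilon\ \ g(x+h)=g(x)\},\qquad P=\bigcup_{j\ge1}P_{1/j}.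
\]
Addition $\mathbb R^\omega\times\ell^1\to\mathbb R^\omega$ is continuous, so these sets are Borel by (B3).

\emph{Step 1: for every $x$, the set $S_x=\{h\in\ell^1:x+h\in P\}$ is comeager in $\ell^1$.} The map $h\mapsto g(x+h)$ takes values in the countable set $[g(x)]_F$. Let $V\subset\ell^1$ be nonempty and open. By (B1) some fiber $\Phi$ of this map is nonmeager in $V$, and by (B2) it is comeager in a nonempty open $W\subset V$. Let $h\in\Phi\cap W$ and choose $j$ with $h+B_{1/j}\subset W$. Then $h+h'\in\Phi$, and so $g(x+h+h')=g(x+h)$, for comeagerly many $h'\in B_{1/j}$; thus $h\in S_x$. So every nonempty open $V$ contains a nonempty open $W$ in which $S_x$ is comeager. If the Borel set $\ell^1\setminus S_x$ were nonmeager, it would be comeager in some such $V$ by (B2), hence in $W$, contradicting (B1).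

\emph{Step 2: passing to the product topology.} By Step 1 and (B4) there is $h\in\ell^1$ with $x+h\in P$ for comeagerly many $x\in\mathbb R^\omega$. Translation by $h$ is a homeomorphism of $\mathbb R^\omega$, so $P$ is comeager. Hence some $P_\varepsilon$ is nonmeager, and by (B2) comeager in a basic open set $O=U\times T$, where $U\subset\mathbb R^n$ is nonempty and open, $n\ge1$, and $T=\mathbb R^{[n,\infty)}$. Let $H$ be the group of rational sequences with finite support in $[n,\infty)$. It is a countable dense subgroup of $T$, it is contained in $\ell^1$, and translations by $H$ are homeomorphisms of $O$.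

\emph{Step 3: $\forall^*x\in O\ \forall u\in H\ \ g(x+u)=g(x)$.} Let $u\in H$ with $\|u\|_1<\varepsilon/2$. For comeagerly many $x\in O$ both $x$ and $x+u$ lie in $P_\varepsilon$. For such $x$ and comeagerly many $h\in B_{\varepsilon/2}$ we have $g(x+u+h)=g(x+u)$, because $x+u\in P_\varepsilon$, and $g(x+u+h)=g(x)$, because $x\in P_\varepsilon$ and $u+B_{\varepsilon/2}$ is an open subset of $B_\varepsilon$. So $g(x+u)=g(x)$. Let $G$ be the comeager set of $x\in O$ for which this holds for all $u\in H$ of norm less than $\varepsilon/2$. The set $\bigcap_{v\in H}(G-v)$ is comeager in $O$ and $H$-invariant. For $x$ in it and any $u\in H$, write $u=mu'$ with $u'\in H$, $\|u'\|_1<\varepsilon/2$; then $g(x)=g(x+u')=\dots=g(x+mu')$.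

\emph{Step 4: the contradiction.} By (B4) there is $s\in U$ such that $T_0=\{t\in T:\forall u\in H\ g(s,t+u)=g(s,t)\}$ is comeager in $T$. The set $T_0$ is $H$-invariant, and so is $\{t\in T_0:g(s,t)\in D\}$ for each Borel $D\subset Y$; by the $0$--$1$ law this set is meager or comeager. Let $D_0,D_1,\dots$ be Borel sets separating the points of $Y$. Replacing $D_i$ by its complement if necessary, we may assume $g(s,t)\in D_i$ for comeagerly many $t$. As $\bigcap_iD_i$ has at most one point, $t\mapsto g(s,t)$ is constant on a comeager set $T_1\subset T$. Fix $t'\in T_1$. Since $g$ is a reduction, $T_1\subset\bigcup_M\{t:\|t-t'\|_1\le M\}$. These sets are closed, and they have empty interior because a basic open set leaves some coordinate unrestricted. So $T_1$ is meager as well as comeager, contradicting (B1).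
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Take $X$, $E$, $\mu$ and $f$ from Proposition~\ref{prop:reduction}. Then $E$ is a CBER, $\mu$ is $E$-invariant and $f$ is a continuous reduction to $\ell^1$. Proposition~\ref{prop:notE0} gives $E|Y\not\le_BE_0$ whenever $\mu(Y)>0$, in particular for $Y=X$. Proposition~\ref{prop:notcountable} gives $\ell^1\not\le_BE$, so $E\not\sim_B\ell^1$.
\end{proof}

The same proof works for the free group of any finite rank $r\ge2$: the number of generators plays no role in Section~\ref{sec:tower}, and Lemma~\ref{lem:F2} holds for two of the free generators.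

\begin{proof}[Proof of Corollary~\ref{cor:action}]
Let $Z=f(X)+\ell^1$, which is $\ell^1$-invariant. It is the union over $M\in\mathbb N$ of the projections to $\mathbb R^\omega$ of the closed sets $\{(z,x)\in\mathbb R^\omega\times X:\|z-f(x)\|_1\le M\}$. A projection of a closed set along a compact factor is closed, so $Z$ is $F_\sigma$. The orbit equivalence relation on $Z$ is $\ell^1|Z$. Since $f$ is a reduction, each $z$-section of the Borel set $\{(z,x)\in Z\times X:\|z-f(x)\|_1<\infty\}$ is a single $E$-class, hence nonempty and countable. Lusin--Novikov gives a Borel map $z\mapsto x(z)$ with $z\;\ell^1\;f(x(z))$. Then $z\;\ell^1\;z'\iff f(x(z))\;\ell^1\;f(x(z'))\iff x(z)\,E\,x(z')$, so $\ell^1|Z\le_BE$ is essentially countable. Also $E\le_B\ell^1|Z$ via $f$, so $\ell^1|Z\le_BE_0$ would contradict Theorem~\ref{thm:main}.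
\end{proof}

\section{Actions of amenable groups}\label{sec:amenable}

In this section $X$ is an arbitrary standard Borel space with a Borel action of a countable amenable group $\Gamma$. An almost invariant probability measure $\lambda_k$ on $\Gamma$ gives each $x$ the measure $\sum_\gamma\lambda_k(\gamma)\delta_{\gamma x}$ on its orbit, where $\delta_u$ is the point mass at $u$. It changes little along the orbit, and measures coming from different orbits are mutually singular. But they live on the possibly uncountable set $X$, and we have only countably many coordinates. So at level $k$ we replace each point by one of finitely many labels, and the labels must retain enough information to recover the orbit. Finite initial segments of a Borel injection $b:X\to2^{\mathbb N}$ alone would only produce points $g_kx$ with $b(g_kx)\to b(y)$, which does not place $y$ in the orbit of $x$. We need the points $g_kx$ to stabilize, and for this we add colorings that distinguish nearby points of an orbit, each coloring being used on two consecutive levels.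

\begin{proof}[Proof of Theorem~\ref{thm:amenable}]
Write $\Gamma=\bigcup_kD_k$ with $D_k$ finite and increasing. Choose finitely supported probability measures $\lambda_k$ on $\Gamma$ with $\Delta_g(\lambda_k)<2^{-k}$ for $g\in D_k$. Let $S_k=\bigcup_{j\le k}\operatorname{supp}\lambda_j$ and $T_k=S_k^{-1}S_k$. These are finite sets, $T_k=T_k^{-1}$ and $T_k\subset T_{k+1}$.

Join $x$ to $gx$ whenever $g\in T_kT_k$ and $gx\ne x$. Since $T_kT_k$ is closed under inverses, this is a Borel graph in which every vertex has degree at most $m_k=|T_kT_k|$. A Borel graph on a standard Borel space with all degrees at most $m$ has a Borel proper coloring with $m+1$ colors \cite[Prop.~4.6]{KST}. So there is a Borel map $\kappa_k:X\to\{0,\dots,m_k\}$ with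
\begin{equation}\label{eq:coloring}
g\in T_kT_k\ \text{ and }\ \kappa_k(gx)=\kappa_k(x)\ \Longrightarrow\ gx=x .
\end{equation}
The label of $z\in X$ at level $k$ lists the data of the points $wz$ in a finite window:
\[
L_k(z)=\bigl(\kappa_k(wz),\ \kappa_{k+1}(wz),\ b(wz)|k\bigr)_{w\in S_k^{-1}},
\]
where $b(\cdot)|k$ is the initial segment of length $k$. It is a Borel map into a finite set $M_k$. Define
\[
\Lambda_k(x)=\sum_\gamma\lambda_k(\gamma)\,\delta_{L_k(\gamma x)}\in\mathbb R^{M_k},\qquad\Lambda=(\Lambda_k)_k:X\to\prod_k\mathbb R^{M_k}\cong\mathbb R^\omega .
\]
The map $\Lambda$ is Borel, and each $\Lambda_k(x)$ is a probability vector.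

Let $g\in\Gamma$. Substituting $\gamma g$ by $\gamma$ gives $\Lambda_k(gx)=\sum_\gamma\lambda_k(\gamma g^{-1})\delta_{L_k(\gamma x)}$, so $\|\Lambda_k(gx)-\Lambda_k(x)\|_1\le\Delta_{g^{-1}}(\lambda_k)=\Delta_g(\lambda_k)$. This is at most $2$ always and less than $2^{-k}$ once $g\in D_k$. Hence $\Lambda(gx)\;\ell^1\;\Lambda(x)$.

Conversely, let $\Lambda(x)\;\ell^1\;\Lambda(y)$. There is $K$ with $\|\Lambda_k(x)-\Lambda_k(y)\|_1<2$ for $k\ge K$. Probability vectors with disjoint supports are at distance $2$, so for $k\ge K$ there are $\gamma,\gamma'\in S_k$ with $L_k(\gamma x)=L_k(\gamma'y)$. The window lets us return from $\gamma'y$ to $y$: with $g_k=\gamma'^{-1}\gamma\in T_k$, the coordinate $w=\gamma'^{-1}$ gives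
\[
\kappa_k(g_kx)=\kappa_k(y),\qquad\kappa_{k+1}(g_kx)=\kappa_{k+1}(y),\qquad b(g_kx)|k=b(y)|k .
\]
The second equation at level $k$ and the first at level $k+1$ give $\kappa_{k+1}(g_{k+1}x)=\kappa_{k+1}(g_kx)$. Since $g_{k+1}x=(g_{k+1}g_k^{-1})g_kx$ and $g_{k+1}g_k^{-1}\in T_{k+1}T_{k+1}$, property \eqref{eq:coloring} yields $g_{k+1}x=g_kx$. So $g_kx=z$ is constant for $k\ge K$. The third equation gives $b(z)=b(y)$, and therefore $y=z\in\Gamma x$.
\end{proof}

\section{Strongly ergodic actions}\label{sec:ergodic}

Let $f=(f_n)_n:X\to\mathbb R^\omega$ be as in Theorem~\ref{thm:ergodic}. The tails $\sum_{n\ge m}|f_n(x)-f_n(\gamma x)|$ tend to $0$, whereas for points mapped to different $\ell^1$-classes every tail is infinite. To contradict strong ergodicity we must convert this into sets: subsets of $X$ that rarely separate $x$ from $\gamma x$ but often separate points with infinite tails. We cut each coordinate line at random points and take the total parity of the cuts. With Poisson cuts, the probability that two points are separated is an explicit function of their $\ell^1$-distance.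

\begin{proof}[Proof of Theorem~\ref{thm:ergodic}]
Enumerate $\Gamma=\{\gamma_i:i\ge1\}$, with repetitions if $\Gamma$ is finite. For $m\le M$ let $D_{m,M}(x,y)=\sum_{n=m}^M|f_n(x)-f_n(y)|$ and $D_m=\lim_MD_{m,M}\in[0,\infty]$. Then $D_m=\infty$ if and only if $D_0=\infty$.

\emph{Random signs.} Let $\Pi_0,\Pi_1,\dots$ be independent Poisson processes of rate $\frac12$ on $\mathbb R$: random locally finite sets such that the number of points in an interval of length $\ell$ is Poisson distributed with mean $\ell/2$. Let $\xi_n(t)=(-1)^{|\Pi_n\cap(0,t]|}$ for $t\ge0$ and $\xi_n(t)=(-1)^{|\Pi_n\cap(t,0]|}$ for $t<0$. These functions are right-continuous, hence jointly measurable in $t$ and the random parameter. For $t\le t'$ we have $\xi_n(t)\xi_n(t')=(-1)^{|\Pi_n\cap(t,t']|}$, and a Poisson variable $N$ of mean $\rho$ has $\mathbb E(-1)^N=e^{-\rho}\sum_j(-\rho)^j/j!=e^{-2\rho}$. So $\mathbb E\,\xi_n(t)\xi_n(t')=e^{-|t-t'|}$.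

\emph{Random sets.} Fix $m\le M$, and let $\sigma(x)=\prod_{n=m}^M\xi_n(f_n(x))$ and $A=\{x:\sigma(x)=1\}$, a random Borel set. By independence $\mathbb E\,\sigma(x)\sigma(y)=e^{-D_{m,M}(x,y)}$, so $\mathbb P(\sigma(x)\ne\sigma(y))=\frac12(1-e^{-D_{m,M}(x,y)})$. Consider
\[
\alpha=\sum_i2^{-i}\mu(A\triangle\gamma_i^{-1}A),\qquad\beta=2\mu(A)(1-\mu(A))\le\tfrac12 .
\]
Since $A\triangle\gamma_i^{-1}A=\{x:\sigma(x)\ne\sigma(\gamma_ix)\}$ and $\beta=(\mu\times\mu)\{(x,y):\sigma(x)\ne\sigma(y)\}$, Fubini's theorem gives
\[
\mathbb E\,\alpha\le\eta_m:=\tfrac12\sum_i2^{-i}\int\bigl(1-e^{-D_m(x,\gamma_ix)}\bigr)d\mu(x),\qquad\mathbb E\,\beta=\tfrac12\iint\bigl(1-e^{-D_{m,M}}\bigr)d\mu\,d\mu .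
\]
By the hypothesis on $f$, $D_m(x,\gamma_ix)\to0$ as $m\to\infty$ for all $x$ and $i$, so $\eta_m\to0$ by dominated convergence. Fix numbers $\theta_m>0$ with $\theta_m\to0$ and $\eta_m\le\theta_m^2$.

\emph{The contradiction.} Suppose $\eta=(\mu\times\mu)\{D_0=\infty\}>0$. As $M\to\infty$, the functions $1-e^{-D_{m,M}}$ increase to $1-e^{-D_m}$, which equals $1$ on $\{D_0=\infty\}$. So for each $m$ there is $M$ with $\mathbb E\,\beta\ge\eta/4$, and then $\mathbb E(\beta-\alpha/\theta_m)\ge\eta/4-\theta_m$. For all $m$ with $\theta_m\le\eta/8$, some realization $A_m$ of $A$ therefore satisfies $\beta-\alpha/\theta_m\ge\eta/8$, which gives $\beta\ge\eta/8$ and $\alpha\le\theta_m\beta\le\theta_m$. Then $\mu(A_m\triangle\gamma_i^{-1}A_m)\le2^i\theta_m\to0$ for each $i$, and every element of $\Gamma$ has the form $\gamma_i^{-1}$, while $2\mu(A_m)(1-\mu(A_m))\ge\eta/8$. This contradicts strong ergodicity. So $\eta=0$, and by Fubini there is $y$ with $f(x)\;\ell^1\;f(y)$ for almost every $x$.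

Finally, let $f$ be a Borel reduction to $\ell^1$ of a relation $E\supset E^X_\Gamma$ with countable classes. Then $f$ satisfies the hypothesis, so almost every $x$ lies in the countable class $[y]_E$, which is impossible if $\mu$ is nonatomic.
\end{proof}

It is well known that Bernoulli actions of nonamenable groups are strongly ergodic. For the shift of $\mathbb F_2$ this follows from Lemma~\ref{lem:F2}.

\begin{proof}[Proof of Corollary~\ref{cor:shift}]
Let $\Gamma=\mathbb F_2$, identify $2^\Gamma$ with $\{\pm1\}^\Gamma$, and let $\nu$ be the uniform product measure, which is invariant and nonatomic. If $\gamma\ne1$ fixes $z$, then $z$ agrees on the two elements of each of infinitely many pairwise disjoint pairs $\{\delta,\gamma^{-1}\delta\}$, an event of probability $0$. So the free part is conull, and by Theorem~\ref{thm:ergodic} it suffices to prove strong ergodicity. We show that every Borel set $A$ satisfies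
\begin{equation}\label{eq:gap}
\tau:=\sqrt{\nu(A)(1-\nu(A))}\le2\sqrt{\nu(A\triangle aA)}+2\sqrt{\nu(A\triangle bA)} .
\end{equation}
Assume $\tau>0$. The functions $w_S(z)=\prod_{\delta\in S}z(\delta)$, for finite $S\subset\Gamma$, are orthonormal by independence, and those with $S\subset T$ span all functions depending only on the coordinates in a finite set $T$; so they form an orthonormal basis of $L^2(\nu)$. Moreover $w_S(\gamma^{-1}z)=w_{\gamma S}(z)$. Let $\mathcal S$ be the set of nonempty finite subsets of $\Gamma$. The function $u=1_A-\nu(A)$ is orthogonal to $w_\emptyset=1$, so $u=\sum_{S\in\mathcal S}\psi(S)w_S$ with $\sum_S\psi(S)^2=\tau^2$. For $s\in\{a,b\}$ the function $z\mapsto u(s^{-1}z)$ equals $1_{sA}-\nu(A)$ and has coefficients $\psi(s^{-1}S)$, so $\sum_S|\psi(s^{-1}S)-\psi(S)|^2=\nu(A\triangle sA)$.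

The action of $\Gamma$ on $\mathcal S$ is free: if $\gamma S=S$ and $\delta\in S$, then the elements $\gamma^j\delta$ lie in the finite set $S$, so $\gamma$ has finite order and $\gamma=1$. Choose orbit representatives $S_i$; then $(\gamma,i)\mapsto\gamma^{-1}S_i$ is a bijection onto $\mathcal S$, and $p(\gamma)=\tau^{-2}\sum_i\psi(\gamma^{-1}S_i)^2$ is a probability measure on $\Gamma$. As $(\gamma s)^{-1}S_i=s^{-1}\gamma^{-1}S_i$, the Cauchy--Schwarz inequality gives
\[
\Delta_s(p)\le\tau^{-2}\sum_{S}|\psi(s^{-1}S)-\psi(S)|\,|\psi(s^{-1}S)+\psi(S)|\le\tau^{-2}\cdot\sqrt{\nu(A\triangle sA)}\cdot2\tau .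
\]
Lemma~\ref{lem:F2} now yields \eqref{eq:gap}.
\end{proof}

\begin{remark}
The relations in Theorem~\ref{thm:main} and Corollary~\ref{cor:shift} are both induced by free actions of $\mathbb F_2$ preserving a probability measure. Both are treeable, that is, their classes are the components of an acyclic Borel graph, namely the one joining $x$ to $ax$ and $bx$. Neither is reducible to $E_0$, by Proposition~\ref{prop:notE0}. Only the first is reducible to $\ell^1$, and the almost invariant sets that Theorem~\ref{thm:ergodic} requires of it are visible among the coordinates of the reduction. Let $e=(1,a)\in\mathcal E_k$ and $A_k=\{x\in\varprojlim Q_j:\varphi_k(x_{k+1})(e)=1\}$. A generator $s\in\{a,b\}$ changes this coordinate only if $(x_k,s)=e$, so $\mu(A_k\triangle s^{-1}A_k)\le1/|Q_k|\le2^{-k}$, and $\mu(A_k\triangle\gamma A_k)\le|\gamma|2^{-k}$ for all $\gamma$. On the other hand, $n=a^{2^k}\in N_k$ traces from $1$ a path through distinct vertices, which traverses $e$ once. By \eqref{eq:cocycle}, $c_k(gn,1)=c_k(n,1)+c_k(g,1)$, so right multiplication by $n$ is a bijection of $Q_{k+1}$ that flips the $e$-coordinate of $\varphi_k$. Hence $\mu(A_k)=\frac12$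 for all $k$.
\end{remark}

\begin{thebibliography}{9}
\bibitem{DJK} Dougherty, Jackson and Kechris, \emph{The structure of hyperfinite Borel equivalence relations}, Trans. AMS \textbf{341} (1994).
\bibitem{KST} Kechris, Solecki and Todorcevic, \emph{Borel chromatic numbers}, Adv. Math. \textbf{141} (1999).
\end{thebibliography}
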